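\title{A non-dentable convex set whose support functionals form a residual set}

\begin{abstract}
We construct, in ZFC, a closed bounded convex set $K$ in a Banach space $X$ such that every slice of $K$ has the same diameter as $K$, while the functionals that do not attain their supremum on $K$ form a $\sigma$-porous subset of $X^*$. Thus the support functionals of a non-dentable set can be of the second Baire category. The space is $C_0(T)$, where $T$ is the tree of real sequences of countable ordinal length, and after a renorming its unit ball is also an example. In the other direction, we prove that in every Banach space the support functionals of a non-dentable set have empty interior.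
\end{abstract}

\section{Introduction}

Let $X$ be a real Banach space with dual $X^*$ and closed unit ball $B_X$, and let $U_\varepsilon(x)$ denote the open ball of radius $\varepsilon$ about $x$. Let $K\subseteq X$ be nonempty, closed, bounded and convex. For $g\in X^*$ and $\alpha>0$ put
\[
M(K,g)=\sup\{g(x):x\in K\},\qquad S(K,g,\alpha)=\{x\in K: g(x)>M(K,g)-\alpha\}.
\]
The set $S(K,g,\alpha)$ is a \emph{slice} of $K$: the nonempty part of $K$ on which $g$ is almost maximal. A \emph{support functional} of $K$ is a functional that attains its supremum on $K$, and we write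
\[
S(K)=\{g\in X^*: g(x)=M(K,g)\text{ for some }x\in K\}.
\]
By the Bishop--Phelps theorem, $S(K)$ is always norm dense in $X^*$. The set $K$ is \emph{dentable} if for every $\varepsilon>0$ there is $x\in K$ with $x\notin\overline{\operatorname{co}}(K\setminus U_\varepsilon(x))$, where $\overline{\operatorname{co}}$ is the closed convex hull; that is, $x$ cannot be approximated by averages of points of $K$ at distance at least $\varepsilon$ from it. Equivalently (Lemma~\ref{lem:dent}), $K$ has slices of arbitrarily small diameter.

Since $S(K)$ is always dense, a finer measure of its size is needed, and Baire category is the natural one. Recall that a set is of the \emph{first category} if it is contained in a countable union of nowhere dense sets, of the \emph{second category} otherwise, and \emph{residual} if its complement is of the first category. By the Baire category theorem, residual subsets of $X^*$ are of the second category. Two examples suggest that the category of $S(K)$ is governed by dentability. In both, $\Gamma$ is an infinite set, $e_\gamma$ is a unit vector and $e_\gamma^*$ is the corresponding coordinate functional.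

\begin{example}\label{ex:l1}
Let $K$ be the unit ball of $\ell_1(\Gamma)$. If $x\in K$ and $x(\gamma)>1-\alpha$, then $\|x-e_\gamma\|_1<2\alpha$, so $K$ is dentable. A functional $g\in\ell_\infty(\Gamma)$ with a \emph{peak}, $|g(\gamma)|>\sup_{\beta\ne\gamma}|g(\beta)|$ for some $\gamma$, attains its norm at $\pm e_\gamma$. Such $g$ form an open set, and a dense one: given $g$ and $\delta>0$, choose $\gamma$ with $|g(\gamma)|>\|g\|-\delta/2$ and increase $|g(\gamma)|$ by $\delta$. So $S(K)$ is residual.
\end{example}

\begin{example}\label{ex:c0}
Let $K$ be the unit ball of $c_0(\Gamma)$. If $x\in S(K,g,\alpha)$ and $\gamma$ is chosen with $x(\gamma)$ and $g(\gamma)$ small, the two points $x\pm(1-|x(\gamma)|)e_\gamma$ lie in the slice and are at distance almost $2$; so $K$ is not dentable. If $g\in\ell_1(\Gamma)$ attains its norm at $x$, then $|x(\gamma)|=1$ whenever $g(\gamma)\neq0$, so $g$ has finite support. The functionals with at most $n$ nonzero coordinates form a closed set with empty interior, so $S(K)$ is of the first category.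
\end{example}

The following results point the same way.
\begin{itemize}
\item (Bourgain, Stegall) If $C\subseteq X$ is closed and convex and $S(K)$ is of the second category for every closed bounded convex $K\subseteq C$, then $C$ has the Radon--Nikod\'ym property. (In geometric form, this property says that every nonempty closed bounded convex subset of $C$ is dentable; it is not used below.) If $K$ is a separable closed bounded convex set that is not dentable, then $S(K)$ is of the first category.
\item (Talagrand) If $K$ is the unit ball of $C(Y)$, with $Y$ an infinite compact Hausdorff space, then $S(K)$ is of the first category.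
\end{itemize}
The first result finds, inside a set without the Radon--Nikod\'ym property, \emph{some} subset with few support functionals. It is natural to ask whether every non-dentable set has few support functionals itself.

\medskip
\noindent\textbf{Question.} \emph{Is there a closed bounded convex set $K$ in a Banach space $X$ that is not dentable and for which $S(K)$ is of the second category in $X^*$?}
\medskip

The evidence above suggests that there is none. We show that there is one, and that its non-support functionals are small in a quantitative sense. A set $A\subseteq X^*$ is \emph{porous} if there are $c,\delta_0>0$ such that for all $g\in X^*$ and $0<\delta<\delta_0$ there is $g'$ with $\|g'-g\|\le\delta$ and $U_{c\delta}(g')\cap A=\emptyset$: near every point and at every small scale, $A$ has a hole of size proportional to the scale. A porous set is nowhere dense, since a ball $U_r(g)$ contains the hole $U_{c\delta}(g')$ once $(1+c)\delta<r$. A set is \emph{$\sigma$-porous} if it is contained in a countable union of porous sets; such a set is of the first category.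

\begin{theorem}\label{thm:A}
There are a Banach space $X$ and a nonempty closed bounded convex set $K\subseteq X$ with $\operatorname{diam}K=1$ such that
\begin{enumerate}
\item[(1)] every slice of $K$ has diameter exactly $1$, and $\overline{\operatorname{co}}(K\setminus U_1(x))=K$ for every $x\in K$; in particular $K$ is not dentable;
\item[(2)] $X^*\setminus S(K)$ is $\sigma$-porous; so $S(K)$ is residual, and hence of the second category.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:B}
The space $X$ of Theorem~\ref{thm:A} has an equivalent norm whose unit ball $Q$ is not dentable, while $X^*\setminus S(Q)$, the set of functionals that do not attain their norm, is $\sigma$-porous.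
\end{theorem}

No set-theoretic assumption beyond ZFC is used. In Example~\ref{ex:l1} the set $S(K)$ contains a dense open set. This much is impossible without dentability, so ``residual'' in Theorem~\ref{thm:A} cannot be improved to ``contains a nonempty open set''.

\begin{theorem}\label{thm:C}
Let $X$ be any Banach space and let $K\subseteq X$ be a nonempty closed bounded convex set that is not dentable. Then $S(K)$ has empty interior.
\end{theorem}

Section~\ref{sec:pieces} isolates the obstruction that an example has to avoid, and Section~\ref{sec:fans} shows the construction in miniature. Theorems~\ref{thm:A} and~\ref{thm:B} are proved in Sections~\ref{sec:tree}--\ref{sec:ball}, and Theorem~\ref{thm:C}, which is independent of them, in Sections~\ref{sec:james} and~\ref{sec:interior}.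

\section{Small pieces of a non-dentable set}\label{sec:pieces}

We use three elementary facts. First, $M(\overline{\operatorname{co}}A,g)=\sup_A g$ for bounded $A\neq\emptyset$. Second, $g\mapsto M(K,g)$ is subadditive, positively homogeneous and $R$-Lipschitz when $K\subseteq RB_X$. Third, the Hahn--Banach separation theorem: if $C$ is nonempty, closed and convex and $x\notin C$, there is $f\in X^*$ with $f(x)>\sup_Cf$. The last fact gives Mazur's theorem that closed convex sets are weakly closed.

\begin{lemma}\label{lem:dent}
$K$ is dentable if and only if it has slices of arbitrarily small diameter.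
\end{lemma}

\begin{proof}
Let $x\in K$ and $x\notin C:=\overline{\operatorname{co}}(K\setminus U_\varepsilon(x))$. If $C=\emptyset$, then $K\subseteq U_\varepsilon(x)$. Otherwise take $f$ with $f(x)>\beta:=\sup_Cf$; the slice $\{y\in K:f(y)>\beta\}$ misses $C$, so it lies in $U_\varepsilon(x)$. Either way some slice has diameter at most $2\varepsilon$. Conversely, if $x\in S(K,g,\alpha)$ and this slice has diameter less than $\varepsilon$, then $K\setminus U_\varepsilon(x)$ lies in the closed half-space $\{g\le M(K,g)-\alpha\}$, which does not contain $x$.
\end{proof}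

The next lemma says that a small piece of a non-dentable set cannot compute the supremum for a whole open set of functionals.

\begin{lemma}\label{lem:piece}
Suppose that every slice of $K$ has diameter greater than $\varepsilon>0$, and let $L\subseteq K$ be nonempty and convex with $\operatorname{diam}L\le\varepsilon/2$. Then
\[
A(L)=\{g\in X^*: M(L,g)=M(K,g)\}
\]
is closed and has empty interior.
\end{lemma}

\begin{proof}
The set is closed because $M(L,\cdot)$ and $M(K,\cdot)$ are continuous. Suppose that it contains the closed ball of radius $\eta>0$ about $g_1$, and put $\rho=\varepsilon/8$. We show that a point $x\in K$ with $\operatorname{dist}(x,L)>\rho$ is far from maximizing $g_1$, by tilting $g_1$ toward $x$. The point $x$ is not in the closed convex set $\overline{L+\rho B_X}$, so there is $f$ with $\|f\|=1$ and $f(x)>M(L,f)+\rho$. Since $g_1+\eta f\in A(L)$,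
\[
g_1(x)+\eta f(x)\le M(K,g_1+\eta f)=M(L,g_1+\eta f)\le M(K,g_1)+\eta\,(f(x)-\rho),
\]
that is, $g_1(x)\le M(K,g_1)-\eta\rho$. Hence every point of $S(K,g_1,\eta\rho)$ is within distance $\rho$ of $L$, and this slice has diameter at most $\varepsilon/2+2\rho<\varepsilon$, a contradiction.
\end{proof}

This explains the separable case quoted in the introduction. If $K$ is separable and not dentable, take $\varepsilon$ as in the lemma and cover $K$ by countably many sets $L_i=K\cap(c_i+\frac\varepsilon4B_X)$ with $c_i\in K$. A functional that attains its supremum at a point of $L_i$ lies in $A(L_i)$, so $S(K)\subseteq\bigcup_iA(L_i)$ is of the first category. An example for Theorem~\ref{thm:A} must therefore consist of uncountably many small pieces, each serving a nowhere dense set of functionals, which together serve a residual set. Example~\ref{ex:c0} with $\Gamma$ uncountable shows that nonseparability alone does not achieve this.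

\section{Fans}\label{sec:fans}

Consider a tree $T_1$ of height one, with root $\emptyset$ and leaves $i\in\mathbb R$. In $c_0(T_1)$ put $x_\emptyset=\chi_{\{\emptyset\}}$, $x_i=\chi_{\{\emptyset,i\}}$, and let $K_1$ be the closed convex hull of these points. For $g\in\ell_1(T_1)$ we have $g(x_\emptyset)=g(\emptyset)$ and $g(x_i)=g(\emptyset)+g(i)$. This \emph{fan} behaves like $c_0$ at the root and like $\ell_1$ at the leaves.

\emph{The root lies in no small slice.} We have $\|x_i-x_\emptyset\|=1$, but the average of $N$ distinct points $x_i$ is at distance $1/N$ from $x_\emptyset$. So a slice that contains $x_\emptyset$ contains such an average, and hence one of the $x_i$.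

\emph{Peaks are cheap.} Let $M=M(K_1,g)$ and suppose $g(x_\emptyset)>M-\delta/2$. As $g$ has countable support, there is $i$ with $g(i)=0$. For $g'=g+\delta e_i^*$ we get $g'(x_i)>M+\delta/2$, while $g'\le M$ at all other vertices. Every $h$ with $\|h-g'\|<\delta/4$ still prefers $x_i$ to all other vertices.

\emph{The leaves lie in small slices.} If $y=\lambda_\emptyset x_\emptyset+\sum_j\lambda_jx_j$ is a convex combination, then $y(i)=\lambda_i$ and $y-x_i=\sum_{j\ne i}\lambda_j\chi_{\{j\}}-(1-\lambda_i)\chi_{\{i\}}$, so $\|y-x_i\|\le1-y(i)$. This inequality passes to $K_1$, so $S(K_1,e_i^*,\alpha)$ has diameter at most $2\alpha$, and $K_1$ is dentable.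

To remove the small slices, place a fan on every leaf, and repeat, with $x_t$ the indicator function of the path from the root to the node $t$. Now every node is the root of a fan. A peak can no longer single out one vertex, but it singles out the cone of all nodes above a given node $t$. A generic functional has such peaks at all scales, at nodes $t_1\le t_2\le\cdots$ with $g(x_{t_n})$ tending to the supremum, and the supremum would be attained at a node above all the $t_n$. In the tree of finite sequences there is no such node: for a branch $t_1<t_2<\cdots$ the functional $\sum_n2^{-n}e^*_{t_n}$ has supremum $1$, a maximizer would equal $1$ at every $t_n$, and no element of $c_0$ does. (Remark~\ref{rem:omega} shows that this failure is generic.) So we add a node on top of each such branch, and replace $c_0$ by a space that contains the indicator function of the path to it. The new nodes are leaves and need fans of their own, and the process continues through all countable ordinals. It stops there, because only \emph{countable} chains need an upper bound.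

\section{The tree and the space $C_0(T)$}\label{sec:tree}

Let $\omega_1$ be the first uncountable ordinal and $T=\bigcup_{\alpha<\omega_1}\mathbb R^\alpha$. A node $t\in\mathbb R^\alpha$ is a function $t\colon\alpha\to\mathbb R$, and $\alpha$ is its \emph{length}. We write $s\le t$ if $t$ extends $s$; the root is the empty sequence $\emptyset$. For $u\in T$ and $i\in\mathbb R$, $u^{\frown}i$ is the one-term extension of $u$ by $i$. Put
\[
[\emptyset,t]=\{s:s\le t\},\qquad (s,t]=\{v:s<v\le t\},\qquad T_{\ge t}=\{s:s\ge t\}.
\]
Three properties of the order are used.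
\begin{enumerate}
\item[(T1)] $[\emptyset,t]$ is a countable well-ordered chain: it consists of the restrictions of $t$.
\item[(T2)] For each $u$, of length $\alpha$ say, the uncountably many cones $T_{\ge u^{\frown}i}$, $i\in\mathbb R$, are pairwise disjoint, since $s\ge u^{\frown}i$ forces $s(\alpha)=i$.
\item[(T3)] Countably many pairwise comparable nodes $t_n$ have an upper bound: the union $\bigcup_nt_n$ is a function whose domain is a supremum of countably many countable ordinals, hence a countable ordinal.
\end{enumerate}

We want $\chi_{[\emptyset,t]}$ to be a continuous function with compact support, so we let a node of limit length be the limit of its predecessors. Call $W\subseteq T$ open if for each $t\in W$ of limit length there is $s<t$ with $(s,t]\subseteq W$ (here $0$ is not a limit ordinal). This is a topology, because the predecessors of $t$ form a chain. Nodes of zero or successor length are isolated. The sets $[\emptyset,t]$ and $(s,t]$ are open, and the sets $(s,t]$, $s<t$, form a neighborhood base at a node $t$ of limit length.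

\begin{lemma}\label{lem:top}
$T$ is a locally compact Hausdorff space in which every point has a base of compact open neighborhoods. Each $[\emptyset,t]$ is compact and open, and every compact subset of $T$ is covered by finitely many sets $[\emptyset,t]$, hence is countable.
\end{lemma}

\begin{proof}
If $t<t'$, the open sets $[\emptyset,t]$ and $(t,t']$ separate $t$ and $t'$. If $t,t'$ are incomparable, there is a least ordinal $\alpha$ at which they differ; their common restriction $v$ to $\alpha$ is their largest common initial segment, so $(v,t]$ and $(v,t']$ are disjoint. Thus $T$ is Hausdorff.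

Consider an open cover of $[\emptyset,t]$ and put $s_0=t$. If $s_k\ne\emptyset$, a member of the cover containing $s_k$ contains $(s_{k+1},s_k]$ for some $s_{k+1}<s_k$ (the immediate predecessor, if $s_k$ has successor length). By (T1) the strictly decreasing sequence $s_0>s_1>\cdots$ is finite, so it reaches $\emptyset$, and one more member of the cover, containing $\emptyset$, completes a finite subcover. The set $(s,t]=[\emptyset,t]\setminus[\emptyset,s]$ is closed in $[\emptyset,t]$, hence compact, which gives the neighborhood bases. The last claim holds because the open sets $[\emptyset,t]$ cover $T$ and are countable.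
\end{proof}

From now on until Section~\ref{sec:james}, $X=C_0(T)$ is the space of continuous $x\colon T\to\mathbb R$ for which every set $\{|x|\ge\varepsilon\}$, $\varepsilon>0$, is compact, with the supremum norm. The indicator function of a compact open set belongs to $X$.

\begin{lemma}\label{lem:dual}
\begin{enumerate}
\item[(a)] Every $x\in X$ vanishes off a countable set.
\item[(b)] $X^*=\ell_1(T)$ isometrically, under the pairing $g(x)=\sum_{s\in T}g(s)x(s)$. In particular every $g\in X^*$ has countable support.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The sets $\{|x|\ge1/n\}$ are compact, hence countable.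

(b) A family $(g(s))\in\ell_1(T)$ defines a functional of norm at most $\sum_s|g(s)|$. For the reverse inequality let $F\subseteq T$ be finite, choose pairwise disjoint compact open sets $W_s\ni s$ for $s\in F$, and let $x=\sum_{s\in F}\operatorname{sign}(g(s))\chi_{W_s}\in B_X$. Then $g(x)\ge\sum_{s\in F}|g(s)|-\sum_{s\notin F}|g(s)|$, which approaches $\sum_s|g(s)|$ as $F$ grows. For surjectivity, the Riesz representation theorem represents a functional on $C_0(T)$ as integration against a finite signed Borel measure $\mu$ whose variation $|\mu|$ is regular. By inner regularity there are compact sets $C_n$ with $|\mu|(T\setminus C_n)<1/n$. So $\mu$ is concentrated on the countable set $D=\bigcup_nC_n$, and $\int x\,d\mu=\sum_{s\in D}\mu(\{s\})x(s)$.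
\end{proof}

Let $e_t^*\in X^*$ be evaluation at $t$; it has norm one. Define
\[
x_t=\chi_{[\emptyset,t]}\in X,\qquad K=\overline{\operatorname{co}}\{x_t:t\in T\},\qquad G_g(t)=g(x_t)=\sum_{s\le t}g(s).
\]
Thus $G_g(t)$ is the sum of $g$ along the path from the root to $t$, and
\[
M(K,g)=\sup_{t\in T}G_g(t),\qquad |G_g(t)-G_h(t)|\le\|g-h\|,\qquad |M(K,g)-M(K,h)|\le\|g-h\|.
\]

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

\subsection{All slices have diameter one}

Convex combinations of the $x_t$ and their uniform limits take values in $[0,1]$, so $\operatorname{diam}K\le1$. Every node $u$ is the root of a fan: $x_{u^{\frown}i}-x_u=\chi_{\{u^{\frown}i\}}$, so for distinct $i_1,i_2,\dots\in\mathbb R$,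
\begin{equation}\label{eq:fan}
\Big\|\frac1N\sum_{k\le N}x_{u^{\frown}i_k}-x_u\Big\|=\Big\|\frac1N\sum_{k\le N}\chi_{\{u^{\frown}i_k\}}\Big\|=\frac1N .
\end{equation}

Let $x\in K$ and $u\in T$. By Lemma~\ref{lem:dual}(a) there are distinct $i_1,i_2,\dots$ with $x(u^{\frown}i_k)=0$. The functions $x_{u^{\frown}i_k}$ and $x$ differ by $1$ at $u^{\frown}i_k$, so $x_{u^{\frown}i_k}\in K\setminus U_1(x)$, and \eqref{eq:fan} gives $x_u\in\overline{\operatorname{co}}(K\setminus U_1(x))$. As $u$ is arbitrary, $\overline{\operatorname{co}}(K\setminus U_1(x))=K$. This set contains $x$, so the definition of dentability fails for $\varepsilon=1$.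

A slice $S(K,g,\alpha)$ contains some $x_u$, since $M(K,g)=\sup_uG_g(u)$. By \eqref{eq:fan} it contains the average of $x_{u^{\frown}i_1},\dots,x_{u^{\frown}i_N}$ for large $N$, so $g(x_{u^{\frown}i_k})>M(K,g)-\alpha$ for some $k$. The points $x_u$ and $x_{u^{\frown}i_k}$ of the slice are at distance $1$. Hence every slice, and $K$ itself, has diameter $1$. This proves (1).

\subsection{A generic functional climbs a branch}

For $n\ge1$ let $O_n$ be the set of $g\in X^*$ for which there is a node $t$, a \emph{witness}, such that
\begin{enumerate}
\item[(i)] $\sup\{G_g(s):s\not\ge t\}<G_g(t)$, where $\sup\emptyset=-\infty$;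
\item[(ii)] $G_g(t)>M(K,g)-\frac1n$;
\item[(iii)] $\sum_{s>t}|g(s)|<\frac1n$.
\end{enumerate}
Condition (i) is the peak: $t$ beats everything outside its cone. It will force witnesses for different $n$ onto one branch. Condition (ii) says that the witnesses are almost maximal, and (iii) that little is lost on the way from a witness up to the top of the branch.

\begin{lemma}\label{lem:climb}
$\bigcap_nO_n\subseteq S(K)$.
\end{lemma}

\begin{proof}
Let $g\in\bigcap_nO_n$ have witnesses $t_n$. If $t_n\not\ge t_m$ and $t_m\not\ge t_n$, then (i) for $t_m$ gives $G_g(t_n)<G_g(t_m)$ and (i) for $t_n$ gives the opposite inequality. So the $t_n$ are pairwise comparable, and by (T3) there is $t\in T$ with $t\ge t_n$ for all $n$. By (iii) and (ii),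
\[
G_g(t)=G_g(t_n)+\sum_{t_n<s\le t}g(s)\ge G_g(t_n)-\sum_{s>t_n}|g(s)|>M(K,g)-\frac2n
\]
for every $n$. Hence $g(x_t)=M(K,g)$.
\end{proof}

\begin{lemma}\label{lem:porous}
For each $n$ the set $X^*\setminus O_n$ is porous.
\end{lemma}

\begin{proof}
Let $g\in X^*$, $0<\delta\le\frac1n$ and $M=M(K,g)$. Choose $u$ with $G_g(u)>M-\frac\delta2$. A peak at $u$ itself would not give (iii), since $g$ may be large above $u$; we step to a successor above which $g$ is zero. By (T2) and the countability of the support of $g$, there is $i$ such that $g$ vanishes on $T_{\ge t}$, where $t=u^{\frown}i$. Put $g'=g+\delta e_t^*$, so $\|g'-g\|=\delta$. Then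
\[
G_{g'}(s)=G_g(u)+\delta>M+\tfrac\delta2\quad(s\ge t),\qquad G_{g'}(s)=G_g(s)\le M\quad(s\not\ge t),
\]
and in particular $M(K,g')=G_{g'}(t)$. Let $h\in X^*$ with $\rho:=\|h-g'\|<\frac\delta4$. We check that $t$ is a witness for $h\in O_n$.
\begin{enumerate}
\item[(i)] $\sup_{s\not\ge t}G_h(s)\le M+\rho<M+\frac\delta2-\rho<G_h(t)$, because $2\rho<\frac\delta2$.
\item[(ii)] $M(K,h)\le M(K,g')+\rho=G_{g'}(t)+\rho\le G_h(t)+2\rho<G_h(t)+\frac1n$.
\item[(iii)] Since $g'(s)=0$ for $s>t$, Lemma~\ref{lem:dual}(b) gives $\sum_{s>t}|h(s)|\le\|h-g'\|<\frac1n$.
\end{enumerate}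
So $U_{\delta/4}(g')\subseteq O_n$, and $X^*\setminus O_n$ is porous with $c=\frac14$, $\delta_0=\frac1n$.
\end{proof}

By the two lemmas, $X^*\setminus S(K)\subseteq\bigcup_n(X^*\setminus O_n)$ is $\sigma$-porous. This proves (2), and with it Theorem~\ref{thm:A}.

\begin{remark}\label{rem:omega}
Property (T3) is used only in Lemma~\ref{lem:climb}, and without it the conclusion is reversed. Let $T_\omega=\bigcup_{n<\omega}\mathbb R^n$ and $K_\omega=\overline{\operatorname{co}}\{x_t:t\in T_\omega\}\subseteq c_0(T_\omega)$. Let $O_n'$ be the set of $g\in\ell_1(T_\omega)$ for which some $t$ of length at least $n$ satisfies (i). The proof of Lemma~\ref{lem:porous} shows that the complement of $O_n'$ is porous, since $u$ may first be replaced $n$ times by a successor at which $g$ vanishes. Let $g\in\bigcap_nO_n'$ with witnesses $t_n$, let $M=M(K_\omega,g)$ and let $\beta_n<M$ be the supremum in (i) for $t_n$. A convex combination $y=\sum_s\lambda_sx_s$ has $y(t_n)=\sum_{s\ge t_n}\lambda_s$, so $g(y)\le My(t_n)+\beta_n(1-y(t_n))$, and this passes to all $y\in K_\omega$. A maximizer $y$ would thus equal $1$ at the infinitely many nodes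 $t_n$, which is impossible in $c_0(T_\omega)$. So here $S(K_\omega)$ itself is $\sigma$-porous.
\end{remark}

\section{A unit ball: proof of Theorem~\ref{thm:B}}\label{sec:ball}

The set $K-K$ is symmetric, and adding a ball to it produces a set with $0$ in its interior. A functional that attains its supremum on each summand attains it on the sum, so we need a ball with many support functionals. The ball $B_X$ is not suitable: if $g$ attains its norm at $x\in B_X$, its support lies in the compact set $\{|x|\ge1\}$, which by Lemma~\ref{lem:top} contains only finitely many nodes of length one, and as in Example~\ref{ex:c0} this makes $S(B_X)$ a set of the first category. We enlarge $B_X$ to a set $B'$ modeled on Example~\ref{ex:l1}: each vertex of $B'$ gets a private coordinate at which it exceeds all other vertices.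

Let $\Sigma\subseteq T$ be the set of nodes of successor length. Since $|\mathbb R^\alpha|=2^{\aleph_0}$ for $1\le\alpha<\omega_1$ and $\aleph_1\le2^{\aleph_0}$, we have $|\Sigma|=|T|=2^{\aleph_0}$. By Lemma~\ref{lem:dual}(a), a nonzero $x\in X$ is determined by a sequence listing the pairs $(t,x(t))$ with $x(t)\ne0$, so $|X|\le|(T\times\mathbb R)^{\mathbb N}|=2^{\aleph_0}$ and $|B_X\times\omega_1|=2^{\aleph_0}$. Fix a bijection $\Sigma\to B_X\times\omega_1$ and let $z_\sigma\in B_X$ be the first coordinate of the image of $\sigma$. Every $z\in B_X$ equals $z_\sigma$ for uncountably many $\sigma$. Nodes in $\Sigma$ are isolated, so we may put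
\[
b_\sigma=3\chi_{\{\sigma\}}+z_\sigma\in X,\qquad B'=\overline{\operatorname{co}}\{\pm b_\sigma:\sigma\in\Sigma\}.
\]
Then $\|b_\sigma\|\le4$, $M(B',g)=\sup_\sigma|g(b_\sigma)|$, and
\begin{equation}\label{eq:private}
b_\sigma(\sigma)\ge2,\qquad |b_\tau(\sigma)|=|z_\tau(\sigma)|\le1\quad(\tau\ne\sigma).
\end{equation}

\begin{lemma}\label{lem:Bprime}
$B_X\subseteq B'\subseteq4B_X$, and $X^*\setminus S(B')$ is porous.
\end{lemma}

\begin{proof}
Let $g\in X^*$ and $z\in B_X$. Among the uncountably many $\sigma$ with $z_\sigma=z$ there is one with $g(\sigma)=0$, and then $g(b_\sigma)=g(z)$. Hence $M(B',g)\ge\|g\|$ for all $g$. A point $z\in B_X\setminus B'$ would be separated from $B'$ by some $g$ with $g(z)>M(B',g)\ge\|g\|$, which is impossible.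

For porosity let $g\in X^*$, $\delta>0$ and $M=M(B',g)\ge0$. Choose $\sigma$ and $\xi=\pm1$ with $\xi g(b_\sigma)>M-\frac\delta2$, and put $g'=g+\xi\delta e_\sigma^*$. By \eqref{eq:private}, $\xi g'(b_\sigma)>M+\frac{3\delta}2$ and $|g'(b_\tau)|\le M+\delta$ for $\tau\neq\sigma$. If $\|h-g'\|<\frac\delta{16}$, the values of $h$ and $g'$ at the vertices differ by less than $\frac\delta4$, so $\xi h(b_\sigma)>M+\frac{5\delta}4>|h(b_\tau)|$ for all $\tau\ne\sigma$. Thus $h$ attains $M(B',h)$ at $\xi b_\sigma$, and $U_{\delta/16}(g')\subseteq S(B')$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]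
Let $Q=\overline{K-K+B'}$. This set is closed, convex and symmetric. Since $0\in K-K\subseteq B_X$, Lemma~\ref{lem:Bprime} gives $B_X\subseteq Q\subseteq5B_X$. So the Minkowski functional $|x|=\inf\{\lambda>0:x\in\lambda Q\}$ is a norm with unit ball $Q$ and $\frac15\|x\|\le|x|\le\|x\|$. Its dual norm is
\[
M(Q,g)=M(K,g)+M(K,-g)+M(B',g).
\]
If $g$ attains $M(K,g)$ at $x$, $-g$ attains $M(K,-g)$ at $x'$ and $g$ attains $M(B',g)$ at $b$, then $g$ attains $M(Q,g)$ at $x-x'+b$. Hence $X^*\setminus S(Q)$ is contained in the union of $X^*\setminus S(K)$, its image under $g\mapsto-g$, and $X^*\setminus S(B')$. It is $\sigma$-porous by Theorem~\ref{thm:A}(2) and Lemma~\ref{lem:Bprime}. Passing to an equivalent norm on $X^*$ changes only the constants $c$ and $\delta_0$, so this holds for either dual norm.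

Given a slice $S(Q,g,\alpha)$, fix $x'\in S(K,-g,\frac\alpha4)$ and $b\in S(B',g,\frac\alpha4)$. Adding the three defining inequalities gives
\[
S(K,g,\tfrac\alpha2)-x'+b\subseteq S(Q,g,\alpha).
\]
By Theorem~\ref{thm:A}(1) every slice of $Q$ has $\|\cdot\|$-diameter at least $1$, hence $|\cdot|$-diameter at least $\frac15$. By Lemma~\ref{lem:dent}, $Q$ is not dentable.
\end{proof}

\section{A local James theorem}\label{sec:james}

From now on $X$ is an arbitrary Banach space, regarded as a closed subspace of $X^{**}$; $K\subseteq X$ is nonempty, closed, bounded and convex; $R=\sup_{x\in K}\|x\|$; and $\widetilde K$ is the weak$^*$ closure of $K$ in $X^{**}$, which is weak$^*$ compact by the Banach--Alaoglu theorem. The weak$^*$ topology of $X^{**}$ induces the weak topology on $X$.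

\begin{proposition}\label{prop:james}
If $g_0\in\operatorname{int}S(K)$, $x^{**}\in\widetilde K$ and $x^{**}(g_0)=M(K,g_0)$, then $x^{**}\in X$.
\end{proposition}

For $S(K)=X^*$ and $g_0=0$ the proposition says that $\widetilde K\subseteq X$, that is, $K$ is weakly compact; this is James's theorem for convex sets. In general it says that the face of $\widetilde K$ on which $g_0$ is maximal lies in $X$.

The model for the proof is the unit ball of $c_0$ with $g_0=0$ and $x^{**}=(1,1,\dots)$. Let $f_n=e_n^*$ and $x_n=e_1+\dots+e_n$, so that $f_m(x_n)$ is $1$ for $m\le n$ and $0$ for $m>n$. The functional $h=\sum_k2^{-k}f_k$ does not attain its norm: a maximizer $b$ would have $q_n(b)=1$ for every normalized tail $q_n=\sum_{k>n}2^{n-k}f_k$, whereas $q_n\to0$ weak$^*$. In general there are two difficulties. A maximizer of $h$ need not be large on the tails unless the terms of $h$ are chosen with care (Step~3). And the tails need not converge: one must subtract a weak$^*$ cluster point $w$ of the tails, which is known only after the terms have been chosen, while the choice of the terms should depend on $w$. Step~2 breaks this circle.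

\begin{proof}
Put $M=M(K,g_0)$ and suppose that $x^{**}\notin X$. Fix $0<\theta<\operatorname{dist}(x^{**},X)$ and $r>0$ such that the closed ball of radius $2r$ about $g_0$ lies in $S(K)$.

\medskip\noindent\emph{Step 1: a triangular system near the face.} We construct $f_n\in B_{X^*}$ and $x_n\in K$ with
\[
f_m(x_n)>\theta\ \ (m\le n),\qquad f_m(x_n)=0\ \ (m>n),\qquad g_0(x_n)>M-\tfrac1n,
\]
keeping $x^{**}(f_n)>\theta$. Given $x_1,\dots,x_{n-1}$, let $E$ be their span and $E^\perp\subseteq X^*$ its annihilator. The restriction of $x^{**}$ to $E^\perp$ has norm greater than $\theta$. Indeed, extend it to $y^{**}\in X^{**}$ with the same norm; then $x^{**}-y^{**}$ is a linear functional on $X^*$ vanishing on the common kernel of $x_1,\dots,x_{n-1}$, hence a linear combination of them, and so $\|y^{**}\|\ge\operatorname{dist}(x^{**},E)>\theta$. Choose $f_n\in B_{X^*}\cap E^\perp$ with $x^{**}(f_n)>\theta$. The conditions $y^{**}(f_m)>\theta$ for $m\le n$ and $y^{**}(g_0)>M-\frac1n$ define a weak$^*$ neighborhood of $x^{**}\in\widetilde K$; let $x_n$ be a point of $K$ in it.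

\medskip\noindent\emph{Step 2 (Pryce): making the cluster point irrelevant.} For bounded $\varphi\colon K\to\mathbb R$ put $P(\varphi)=\sup_K(g_0+r\varphi)$. Then $P$ is monotone, convex and $r$-Lipschitz for the supremum norm on $K$. Functionals are restricted to $K$ when they appear in $P$. For infinite $N\subseteq\mathbb N$ let $\lambda_N,\Lambda_N\colon K\to[-R,R]$ be the pointwise lower and upper limits of $(f_n)_{n\in N}$. If $N''$ is infinite and $N''\setminus N$ is finite, then $\lambda_N\le\lambda_{N''}\le\Lambda_{N''}\le\Lambda_N$. Let $Z$ be the closed linear span of the $f_n$ in $X^*$. We claim that for some infinite $N_\infty$, with $\lambda=\lambda_{N_\infty}$ and $\Lambda=\Lambda_{N_\infty}$,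
\begin{equation}\label{eq:pryce}
P(f-\lambda)=P(f-\Lambda)\qquad(f\in Z).
\end{equation}
The inequality $\ge$ holds for any $N_\infty$, by monotonicity. For $\le$, fix $f\in Z$, $\gamma>0$ and an infinite set $N$. Choose $x\in K$ with $g_0(x)+r(f(x)-\lambda_N(x))>P(f-\lambda_N)-\gamma$, and an infinite $N'\subseteq N$ along which $f_n(x)\to\lambda_N(x)$. If $N''$ is infinite and $N''\setminus N'$ is finite, then $\Lambda_{N''}(x)=\lambda_N(x)$ and $\lambda_{N''}\ge\lambda_N$, so
\begin{equation}\label{eq:onestep}
P(f-\Lambda_{N''})\ge g_0(x)+r(f(x)-\lambda_N(x))>P(f-\lambda_N)-\gamma\ge P(f-\lambda_{N''})-\gamma .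
\end{equation}
Let $D$ be a countable dense subset of $Z$ and enumerate the pairs $(f,\frac1m)$ with $f\in D$, $m\ge1$. Starting from $N_0=\mathbb N$, let $N_j$ be the set $N'$ obtained from the $j$th pair and $N=N_{j-1}$. Pick $n_1<n_2<\cdots$ with $n_j\in N_j$ and let $N_\infty=\{n_1,n_2,\dots\}$. Then $N_\infty\setminus N_j$ is finite for each $j$, so \eqref{eq:onestep} gives $\le$ in \eqref{eq:pryce} for $f\in D$. Both sides are $rR$-Lipschitz in $f$, so the claim follows.

Let $p(f)$ be the common value in \eqref{eq:pryce}. The function $p$ is convex and Lipschitz on $Z$, and by monotonicity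
\begin{equation}\label{eq:anyw}
p(f)=P(f-w)\qquad\text{whenever } f\in Z\text{ and }\lambda\le w\le\Lambda\text{ on }K.
\end{equation}
Relabel $(f_n)_{n\in N_\infty}$ as $(f_n)_{n\ge1}$ and keep $(x_j)$. Then for each $j$ we have $f_n(x_j)=0$ for all large $n$, so $\lambda(x_j)=\Lambda(x_j)=0$; and for each $n$ we have $f_n(x_j)>\theta$ for all large $j$.

\medskip\noindent\emph{Step 3: a greedy choice of terms.} We shall write $h$ as a convex combination of a head, with weight $1-2^{-n}$, and a tail, with weight $2^{-n}$. If $p$ at the head exceeds $p(h)$ by only a small multiple of $2^{-n}$, a maximizer for $h$ is forced to be large on the tail. To keep the heads low we minimize $p$ at each stage. Let $C_n=\operatorname{co}\{f_k:k\ge n\}$, $\varepsilon=\frac{r\theta}2$ and $a_0=0$. Inductively choose $h_n\in C_n$ such that $d_n:=a_{n-1}+2^{-n+1}h_n$ satisfies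
\[
p(d_n)\le\inf_{f\in C_n}p(a_{n-1}+2^{-n+1}f)+4^{-n}\varepsilon,
\]
and put $a_n=a_{n-1}+2^{-n}h_n$; the infimum is finite because $p$ is Lipschitz and $C_n$ is bounded. Let
\[
h=\sum_{k\ge1}2^{-k}h_k,\qquad q_n=\sum_{k>n}2^{n-k}h_k\quad(n\ge0).
\]
The series converge in norm, $\|h\|\le1$, $h=a_n+2^{-n}q_n$, and $q_n$ lies in the norm closure $\overline{C_{n+1}}$, because $h_k\in C_{n+1}$ for $k>n$ and the weights sum to $1$. Since $h=a_{n-1}+2^{-n+1}q_{n-1}$ with $q_{n-1}\in\overline{C_n}$, the infimum above is at most $p(h)$ by continuity, so
\begin{equation}\label{eq:dn}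
p(d_n)\le p(h)+4^{-n}\varepsilon\qquad(n\ge1).
\end{equation}
From $a_n=\frac12(a_{n-1}+d_n)$ we get by induction $a_n=\sum_{k\le n}2^{k-n-1}d_k$, with total weight $1-2^{-n}$. So the head $v_n=a_n/(1-2^{-n})$, $n\ge1$, is a convex combination of $d_1,\dots,d_n$, and convexity with \eqref{eq:dn} gives
\begin{equation}\label{eq:head}
(1-2^{-n})p(v_n)\le(1-2^{-n})p(h)+2^{-n-1}\varepsilon\sum_{k\le n}2^{-k}\le(1-2^{-n})p(h)+2^{-n}\varepsilon .
\end{equation}

\medskip\noindent\emph{Step 4: the contradiction.} Let $w\in B_{X^*}$ be a weak$^*$ cluster point of $(q_n)$. For $x\in K$, $q_n(x)$ lies between $\inf_{k>n}f_k(x)$ and $\sup_{k>n}f_k(x)$, so $\lambda\le w\le\Lambda$ on $K$; in particular $w(x_j)=0$ for all $j$, and \eqref{eq:anyw} applies to $w$. The functional $g=g_0+r(h-w)$ has $\|g-g_0\|\le2r$, so it attains its supremum at some $b\in K$; this is the one use of the hypothesis $g_0\in\operatorname{int}S(K)$. The map $\Phi(f)=g_0(b)+r(f(b)-w(b))$ is affine on $Z$, satisfies $\Phi(f)\le P(f-w)=p(f)$, and $\Phi(h)=g(b)=P(h-w)=p(h)$. Since $h=(1-2^{-n})v_n+2^{-n}q_n$, \eqref{eq:head} gives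
\[
p(h)=(1-2^{-n})\Phi(v_n)+2^{-n}\Phi(q_n)\le(1-2^{-n})p(h)+2^{-n}\varepsilon+2^{-n}\Phi(q_n),
\]
so $\Phi(q_n)\ge p(h)-\varepsilon$ for all $n\ge1$.

It remains to bound $p(h)$ from below, using the points $x_j$. Each $h_k$ is a finite convex combination of the $f_n$, so $h_k(x_j)>\theta$ for large $j$, and $|h_k(x_j)|\le R$. For fixed $m$ and large $j$ this gives $h(x_j)\ge(1-2^{-m})\theta-2^{-m}R$, so $\liminf_jh(x_j)\ge\theta$. As $w(x_j)=0$ and $g_0(x_j)\to M$,
\[
p(h)=P(h-w)\ge\liminf_j\big(g_0(x_j)+rh(x_j)\big)\ge M+r\theta .
\]
Since $g_0(b)\le M$, we obtain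
\[
r\,(q_n(b)-w(b))=\Phi(q_n)-g_0(b)\ge M+r\theta-\varepsilon-M=\tfrac{r\theta}2\qquad(n\ge1).
\]
But $w(b)$ is a cluster point of the sequence $(q_n(b))$, a contradiction.
\end{proof}

\section{Empty interior: proof of Theorem~\ref{thm:C}}\label{sec:interior}

In Section~\ref{sec:pieces}, countably many small pieces of a separable $K$ were given in advance and a generic functional avoided all of them. Now we produce the pieces while constructing the functional: we find $g_n\to g$ with maximizers $x_n$ such that every maximizer of $g$ stays away from the convex hull of the $x_n$. Proposition~\ref{prop:james} will give a maximizer in the closure of that convex hull.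

Suppose that $K$ is not dentable and that $U\subseteq S(K)$ is nonempty and open. By Lemma~\ref{lem:dent} there is $\varepsilon>0$ such that every slice of $K$ has diameter greater than $\varepsilon$. Put $\rho=\frac\varepsilon8$, and for $g\in U$ let $F(g)=\{x\in K:g(x)=M(K,g)\}\ne\emptyset$.

\medskip\noindent\textbf{Claim.} \emph{For every norm compact $C\subseteq X$ and every nonempty open $V\subseteq U$ there is a nonempty open $V'\subseteq V$ with $F(g)\cap(C+\rho B_X)=\emptyset$ for all $g\in V'$.}
\medskip

Cover $C$ by finitely many balls $c_i+\rho B_X$ and let $L_i=K\cap(c_i+2\rho B_X)$, discarding the empty ones. The $L_i$ are convex, have diameter at most $4\rho=\frac\varepsilon2$, and cover $K\cap(C+\rho B_X)$. By Lemma~\ref{lem:piece} the finitely many sets $A(L_i)$ are closed with empty interior, so $V'=V\setminus\bigcup_iA(L_i)$ is open and nonempty. If $g\in V'$ and $x\in F(g)\cap(C+\rho B_X)$, then $x\in L_i$ for some $i$, so $M(L_i,g)=M(K,g)$ and $g\in A(L_i)$, a contradiction. This proves the claim.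

Let $V_1\subseteq U$ be an open ball of diameter at most $1$. Given a nonempty open $V_n\subseteq U$ and $x_1,\dots,x_{n-1}$, choose $g_n\in V_n$ and $x_n\in F(g_n)$, apply the claim to $V_n$ and the compact set $\operatorname{co}\{x_1,\dots,x_n\}$, and let $V_{n+1}$ be an open ball of diameter at most $\frac1{n+1}$ whose closure lies in the resulting set $V'$. Then $\overline{V_{n+1}}\subseteq V_n$ and
\begin{equation}\label{eq:avoid}
F(g)\cap\big(\operatorname{co}\{x_1,\dots,x_n\}+\rho B_X\big)=\emptyset\qquad\text{for all }g\in V_{n+1}.
\end{equation}
The sequence $(g_n)$ is Cauchy, and its limit $g$ lies in $\bigcap_n\overline{V_{n+1}}\subseteq\bigcap_nV_n$. Moreover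
\[
M(K,g)\ge g(x_n)\ge g_n(x_n)-R\|g-g_n\|=M(K,g_n)-R\|g-g_n\|\longrightarrow M(K,g).
\]
Let $x^{**}\in\widetilde K$ be a weak$^*$ cluster point of $(x_n)$; then $x^{**}(g)=M(K,g)$. Since $g\in U\subseteq\operatorname{int}S(K)$, Proposition~\ref{prop:james} shows that $x:=x^{**}$ belongs to $X$. Thus $x$ lies in the weak closure of $\{x_n:n\ge1\}$, and by Mazur's theorem in the norm closure of the convex set $\bigcup_n\operatorname{co}\{x_1,\dots,x_n\}\subseteq K$. Hence $x\in K$, so $x\in F(g)$, and $\operatorname{dist}(x,\operatorname{co}\{x_1,\dots,x_n\})<\rho$ for some $n$. As $g\in V_{n+1}$, this contradicts \eqref{eq:avoid}, and Theorem~\ref{thm:C} is proved.
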